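# Growth of convergent horizontal sections on the $p$-adic open unit disc

## 1. First-order equations: a convergent solution is bounded

Throughout, $K$ is a complete nonarchimedean valued field of characteristic $0$ with nontrivial absolute value $|\cdot|$ and residue field of characteristic $p>0$. So $0<|p|<1$. We use two rings of power series over $K$: the ring $K[\![t]\!]_0$ of series $\sum f_it^i$ with bounded coefficients, $\sup_i|f_i|<\infty$, and the ring $K\{t\}$ of series that converge for $|t|<1$. Clearly $K[\![t]\!]_0\subset K\{t\}$. The inclusion is strict: $\log(1+t)=\sum_{i\ge1}(-1)^{i-1}t^i/i$ converges for $|t|<1$, but its coefficient of index $p^h$ has absolute value $|p|^{-h}$.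

Here is an easy problem. Let $a\in K[\![t]\!]_0$ and suppose that $u\in K\{t\}$ satisfies $u'=-au$. How fast can the coefficients of $u$ grow?

The tool is the Gauss norm. For $0<\rho<1$ put $|\sum f_it^i|_\rho=\sup_i|f_i|\rho^i$. It is finite on $K\{t\}$, and also on Laurent series that converge on an annulus containing $|t|=\rho$. It is multiplicative, so it extends to the fraction fields of these rings. For $f\in K[\![t]\!]_0$ put $|f|_1=\sup_i|f_i|$; then $|f|_\rho\le|f|_1$ and $|f|_1=\lim_{\rho\to1}|f|_\rho$. For matrices and vectors we take the maximum over the entries. Finally let $\partial_k=\frac1{k!}\frac{d^k}{dt^k}$. On all these rings and their fraction fields,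
$$|\partial_kf|_\rho\le\rho^{-k}|f|_\rho .\tag{1}$$
For series this holds because $\partial_kt^i=\binom ikt^{i-k}$ and $\binom ik\in\mathbb Z$ for every $i\in\mathbb Z$. For a fraction $f=g/u$, apply the Leibniz rule $\partial_k(uf)=\sum_i\partial_iu\,\partial_{k-i}f$ to get
$$u\,\partial_kf=\partial_kg-\sum_{i=1}^k\partial_iu\,\partial_{k-i}f .$$
By induction on $k$, every term on the right has norm at most $\rho^{-k}|u|_\rho|f|_\rho$; now divide by $|u|_\rho$. For $k=0$ there is nothing to prove.

**Proposition 1.** If $a\in K[\![t]\!]_0$ and $u\in K\{t\}$ satisfy $u'=-au$, then $|u_s|\le|u_0|$ for all $s$. In particular $u\in K[\![t]\!]_0$.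

We may assume $u\ne0$. Differentiating repeatedly gives $u^{(s)}=r_su$ with $r_0=1$ and $r_{s+1}=r_s'-ar_s$, so $r_s\in K[\![t]\!]_0$. Put $q_s=r_s/s!$, so that $\partial_su=q_su$. By (1) and multiplicativity,
$$|q_s|_\rho=\frac{|\partial_su|_\rho}{|u|_\rho}\le\rho^{-s}\qquad\text{for all }\rho<1 .$$
Since $q_s$ is a power series, its constant term satisfies $|q_s(0)|\le|q_s|_\rho\le\rho^{-s}$. Let $\rho\to1$: $|q_s(0)|\le1$. But $u_s=\partial_su(0)=q_s(0)u_0$, so $|u_s|\le|u_0|$. $\square$

The proof divides $\partial_su$ by $u$, observes that the quotient is known to be a power series, and compares its Gauss norm near the boundary with its value at the center. Now replace the single equation by a system of $n$ equations $y'=-Ny$ with bounded coefficients. Two things change. The quotient must become a matrix acting on several solutions. And, more seriously, there may be fewer convergent solutions than unknowns. The first change costs a power of $s$. The second is the subject of these notes.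

## 2. Differential modules, growth conditions, and Dwork's conjecture

**Definition (differential module).** A finite differential module over $K[\![t]\!]_0$ is a finitely generated projective $K[\![t]\!]_0$-module $M$ with a $K$-linear map $D:M\to M$ such that $D(fm)=\frac{df}{dt}m+fD(m)$.

If $M$ is free with basis $e_1,\dots,e_n$, we identify elements with coordinate columns. Then $D=\frac d{dt}+N$, where the $j$-th column of $N$ contains the coordinates of $De_j$, and the entries of $N$ are bounded. The equation $Dy=0$ is the system $y'=-Ny$. Proposition 1 is about $M=K[\![t]\!]_0e$ with $De=ae$.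

**Definition (growth spaces).** For a real number $\delta\ge0$, let $K[\![t]\!]_\delta$ be the set of $f=\sum f_it^i\in K[\![t]\!]$ with
$$|f|_\delta=\sup_i\frac{|f_i|}{(i+1)^\delta}<\infty .$$

For $\delta=0$ this is $K[\![t]\!]_0$. For $\delta>0$ it is not a ring, but $K[\![t]\!]_{\delta_1}\cdot K[\![t]\!]_{\delta_2}\subset K[\![t]\!]_{\delta_1+\delta_2}$. So it is a $K[\![t]\!]_0$-submodule of $K\{t\}$. It is stable under $\frac d{dt}$, since $|(i+1)f_{i+1}|\le|f_{i+1}|\le|f|_\delta(i+2)^\delta\le2^\delta|f|_\delta(i+1)^\delta$. (The symbols $|f|_1$ and $|f|_\rho$ below always denote Gauss norms; the norm $|f|_\delta$ is not used again.) For example, normalize $|p|=p^{-1}$. Then $|1/i|\le i$, so $\log(1+t)\in K[\![t]\!]_1$. At $i=p^h$ the coefficient has absolute value $p^h$, so $\log(1+t)\notin K[\![t]\!]_\sigma$ for $\sigma<1$. The normalization matters here: if $|p|=p^{-c}$ with $c>1$, then $\log(1+t)\notin K[\![t]\!]_1$.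

**Definition (horizontal sections).** Let $R$ be $K\{t\}$ or some $K[\![t]\!]_\delta$. Extend $D$ to $M\otimes_{K[\![t]\!]_0}R$ by the Leibniz rule. Then $H^0(M\otimes R)$ is the kernel of $D$ on $M\otimes R$.

Since $M$ is projective, $H^0(M\otimes K[\![t]\!]_\delta)$ is a $K$-subspace of $H^0(M\otimes K\{t\})$. Write $n=\operatorname{rank}M$ and $\delta=\dim_KH^0(M\otimes K\{t\})$. The formal system $y'=-Ny$ is the recursion $(i+1)y_{i+1}=-\sum_jN_jy_{i-j}$, and in characteristic $0$ it has exactly one solution for each value $y(0)$. So formal horizontal sections form an $n$-dimensional space, a section is determined by its value at $0$, and $\delta\le n$.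

Three examples to keep in mind. The trivial module $\mathbf 1=K[\![t]\!]_0e$, $De=0$, has $n=\delta=1$. The module $Q_1=K[\![t]\!]_0e$ with $De=p^{-1}e$ has $n=1$, $\delta=0$: a horizontal section $ue$ has $u=u_0\exp(-t/p)$, and $|u_i|=|u_0||p|^{-i}/|i!|\ge|u_0||p|^{-i}$, so $u\in K\{t\}$ only if $u_0=0$. The module with basis $e_0,e_1$ and $De_0=-(1+t)^{-1}e_1$, $De_1=0$, has $n=\delta=2$, with sections $e_1$ and $e_0+\log(1+t)e_1$. In this last example (with $|p|=p^{-1}$) the growth exponent is exactly $1=\delta-1$.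

**Conjecture (Dwork).** Let $M$ be a finite differential module over $K[\![t]\!]_0$ and $\delta=\dim_KH^0(M\otimes K\{t\})$. Then
$$H^0(M\otimes K[\![t]\!]_{\delta-1})=H^0(M\otimes K\{t\}).$$

For $\delta=0$ the right side is zero and there is nothing to prove, so let $\delta\ge1$. We shall prove the following.

**Theorem A (any $K$).** Let $\omega:\mathbb N\to[1,\infty)$ satisfy $\omega(i)^{1/i}\to1$. There is a free differential module $M$ of rank $3$ over $K[\![t]\!]_0$ with $\dim_KH^0(M\otimes K\{t\})=1$, spanned by a section having a coordinate $f=\sum f_it^i$ with $\sup_i|f_i|/\omega(i)=\infty$. For $\omega(i)=e^{\sqrt i}$ this gives $H^0(M\otimes K[\![t]\!]_\sigma)=0$ for all $\sigma\ge0$. In particular, with $\delta=1$ and $\sigma=\delta-1=0$, Dwork's conjecture fails.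

**Theorem B (any $K$).** For all $\delta\ge1$ and $n\ge\delta+2$ there is a free $M$ of rank $n$ with $\dim H^0(M\otimes K\{t\})=\delta$ but $\dim H^0(M\otimes K[\![t]\!]_\sigma)=\delta-1$ for every $\sigma\ge0$.

**Theorem C.** Let $K$ be discretely valued, normalized by $|p|=p^{-1}$, and let $\delta\ge1$. If $n\le\delta+1$, then $H^0(M\otimes K[\![t]\!]_{\delta-1})=H^0(M\otimes K\{t\})$. The exponent $\delta-1$ cannot be lowered, for $n=\delta$ and for $n=\delta+1$.

**Corollary.** For discretely valued $K$ (normalized as in Theorem C) and $\delta\ge1$, the conjecture holds for all $M$ with invariants $(n,\delta)$ if and only if $n\le\delta+1$. For $n\ge\delta+2$ no finite exponent works.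

The Corollary is Theorems B and C put side by side. Theorems A and B do not depend on the normalization of $|\cdot|$. For $K$ not discretely valued, nothing is claimed about the case $n=\delta+1$.

## 3. As many convergent solutions as unknowns

In this section $|p|=p^{-1}$; $K$ need not be discretely valued. We carry the argument of Section 1 to systems with $\delta=n$. Let $F=\operatorname{Frac}K\{t\}$ and
$$c_m(s)=\max(1,s)^{m-1}.$$

For one function $u$ we divided $\partial_su$ by $u$. For an $m$-dimensional space of functions, we write $\partial_su$ as a combination of $u,\partial_1u,\dots,\partial_{m-1}u$ with the same coefficients for the whole space. For the space spanned by $1$ and $\ell=\log(1+t)$ this can be done by hand: for $s\ge1$, $\partial_su=B_{s,1}\partial_1u$ with $B_{s,1}=\frac{(-1)^{s-1}}{s}(1+t)^{1-s}$. Since $|1+t|_\rho=1$, its norm is $|s|^{-1}\le s$. The factor $s$ is the whole loss. The next lemma (of Dwork–Robba type) says that each further dimension costs at most one factor $s$.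

**Lemma 2.** Let $U\subset F$ be a $K$-subspace of dimension $m\ge1$. There are $B_{s,i}\in F$ ($s\ge0$, $0\le i<m$) with $\partial_su=\sum_{i<m}B_{s,i}\partial_iu$ for all $u\in U$, and $|B_{s,i}|_\rho\le\rho^{i-s}c_m(s)$ for all $\rho\in(0,1)$.

The proof is by induction on $m$. If $m=1$ and $U=Ku_*$, take $B_{s,0}=\partial_su_*/u_*$ and use (1).

Let $m\ge2$. Fix $0\ne u_*\in U$ and let $U'=\{(u/u_*)':u\in U\}$. Since $F\subset K((t))$ and $K$ has characteristic $0$, the constants of $F$ are $K$. So $u\mapsto(u/u_*)'$ has kernel $Ku_*$ and $\dim U'=m-1$. Let $B'$ be the coefficients for $U'$. For $u\in U$ put $\phi=u/u_*$ and $\tau=\phi'\in U'$. Then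
$$\partial_su=\phi\,\partial_su_*+\sum_{k=1}^s\partial_{s-k}u_*\,\partial_k\phi,\qquad\partial_k\phi=\tfrac1k\,\partial_{k-1}\tau=\tfrac1k\sum_{j\le m-2}B'_{k-1,j}\,\partial_j\tau ,$$
and we return from $\tau$ to $u$ by
$$\partial_j\tau=(j+1)\,\partial_{j+1}\phi=(j+1)\sum_{i\le j+1}\partial_{j+1-i}(u_*^{-1})\,\partial_iu .$$
Here $j+1\le m-1$, so $\partial_su$ is a combination of the $\partial_iu$ with $i\le m-1$, with coefficients that do not depend on $u$. The first term $\phi\,\partial_su_*=(\partial_su_*/u_*)u$ contributes to $B_{s,0}$ an element of norm at most $\rho^{-s}$. Every other contribution to $B_{s,i}$ comes from a pair $(k,j)$ with $1\le k\le s$, and has norm at most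
$$|k|^{-1}\cdot\rho^{-(s-k)}|u_*|_\rho\cdot\rho^{j-k+1}c_{m-1}(k-1)\cdot\rho^{-(j+1-i)}|u_*|_\rho^{-1}=|k|^{-1}c_{m-1}(k-1)\,\rho^{i-s},$$
where we used $|j+1|\le1$. Now $|k|^{-1}\le k\le s$, because $|p|=p^{-1}$, and $c_{m-1}(k-1)\le s^{m-2}$. So the bound is $s^{m-1}\rho^{i-s}=c_m(s)\rho^{i-s}$. For $s=0$ only the first term occurs. $\square$

Let $M$ be free with basis $e_1,\dots,e_n$, $D=\frac d{dt}+N$, and fix $C\ge1$ with $|N|_1\le C$. The next lemma replaces the derivatives of single coordinates by a matrix acting on the solution vector.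

**Lemma 3.** Let $V\subset H^0(M\otimes K\{t\})$ have dimension $m\ge1$. There are matrices $H_s\in\mathrm{Mat}_n(F)$ with $\partial_sy=H_sy$ for all $y\in V$ and $|H_s|_\rho\le C_2\,c_m(s)\rho^{-s}$ for all $\rho\in(0,1)$, where $C_2=C^{m-1}/|(m-1)!|\ge1$.

For $y\in V$ we have $y'=-Ny$. So $j!\,\partial_jy=R_jy$ with $R_0=I$ and $R_{j+1}=R_j'-R_jN$. Since $|R_j'|_1\le|R_j|_1$, induction gives $|R_j|_1\le C^j$. Let $U_i=\{y_i:y\in V\}$, of dimension $m_i\le m$. If $U_i=0$, let row $i$ of $H_s$ be $0$. Otherwise take the $B_{s,j}$ of Lemma 2 for $U_i$ and let row $i$ of $H_s$ be $\sum_{j<m_i}B_{s,j}\frac1{j!}(R_j)_i$, where $(R_j)_i$ is row $i$ of $R_j$. Then row $i$ of $H_sy$ is $\sum_jB_{s,j}\partial_jy_i=\partial_sy_i$. Its norm is at most the maximum over $j<m_i$ of $\rho^{j-s}c_{m_i}(s)C^j/|j!|$, which is at most $C_2c_m(s)\rho^{-s}$. $\square$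

**Proposition 4.** If $M$ is free of rank $n\ge1$ and $\dim H^0(M\otimes K\{t\})=n$, then all horizontal sections over $K\{t\}$ lie in $M\otimes K[\![t]\!]_{n-1}$.

Let the columns of $Y$ be a basis of $V=H^0(M\otimes K\{t\})$. Horizontal sections are determined by their value at $0$, so $\det Y(0)\ne0$ and $Y$ is invertible over $F$. From $\partial_sY=H_sY=\frac1{s!}R_sY$ we get $H_s=\frac1{s!}R_s$. So the entries of $H_s$ are in $K[\![t]\!]_0$, and we may evaluate at $0$: $|H_s(0)|\le|H_s|_\rho\le C_2c_n(s)\rho^{-s}$ for all $\rho<1$. Hence $|H_s(0)|\le C_2c_n(s)$. The $s$-th coefficient of $y\in V$ is $\partial_sy(0)=H_s(0)y(0)$, of norm at most $C_2|y(0)|\max(1,s)^{n-1}$. $\square$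

Now suppose $\delta<n$ and try the same argument. Lemma 3 still applies to $V=H^0(M\otimes K\{t\})$. The argument stops at the equality $H_s=\frac1{s!}R_s$: both matrices act in the same way on $V$, but $V$ no longer spans, so they need not be equal. The entries of $H_s$ are only in $F$ and may have poles in the disc, for instance at $0$. What survives is $|\partial_sy|_\rho\le C_2c_m(s)\rho^{-s}|y|_\rho$. At the center this bounds $|y_s|$ by $C_2c_m(s)\rho^{-s}|y|_\rho$, which is circular, since the growth of $|y|_\rho$ as $\rho\to1$ is what we want to know. For $m=1$ it says no more than $|y_s|\le\rho^{-s}|y|_\rho$ up to a constant, which holds for every power series.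

So for $\delta<n$ something new must decide. In Section 4 we look for trouble; in Section 7 we repair the argument when exactly one solution is missing.

## 4. Small divisors, and why the counterexample has a second-order operator

The simplest way to get $\delta=1$ with unpredictable growth is an inhomogeneous equation $Lu=hg$ with $h$ constant and $g$ bounded. If $L$ has no kernel on $K\{t\}$ and $Lf=g$ has a solution $f\in K\{t\}$ of fast growth, then $h=1$, $u=f$ is a badly growing section, and it is the only one up to scalars.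

Try first order with constant coefficients: $L=\frac d{dt}-c$ with $|c|>1$. This is the rank $2$ module with $De_0=-ge_1$, $De_1=-ce_1$. The kernel of $L$ on $K\{t\}$ is zero, as the coefficients of $\exp(ct)$ have absolute value at least $|c|^i$. But $L=-c(1-c^{-1}\frac d{dt})$, and $c^{-1}\frac d{dt}$ has operator norm at most $|c|^{-1}<1$ on the Banach space $K[\![t]\!]_0$ with the norm $|\cdot|_1$. So $L$ is bijective on $K[\![t]\!]_0$, and the unique solution in $K\{t\}$ of $Lu=g$ is bounded. No growth at all.

To produce growth we want to divide by small numbers. The Euler operator does this: for $\nu\in\mathbb Z_p$ not in $\mathbb N$,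
$$\Big(t\frac d{dt}-\nu\Big)t^i=(i-\nu)t^i .$$
If $\nu$ is extremely close to integers $n_k\to\infty$, then $g=\sum_kb_k(n_k-\nu)t^{n_k}$ can be bounded while the solution $\sum b_kt^{n_k}$ is not, and the kernel on $K\{t\}$ is zero. But this is not a differential module over $K[\![t]\!]_0$: the leading coefficient $t$ is not invertible there, and solving for $u'$ gives a pole at $0$.

The way out is to add a second derivative, which makes the leading coefficient $1$, and to make the Euler part dominate by a large factor $\lambda$: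
$$Lu=u''-\lambda\Big(t\frac d{dt}-\nu\Big)u=u''-\lambda tu'+\lambda\nu u,\qquad\lambda=p^{-4}.$$
In $-\lambda^{-1}L$ the second derivative has the small coefficient $-p^4$, so small divisors should still act. The coefficient of $t^i$ in $Lu$ is
$$(i+2)(i+1)u_{i+2}-\lambda(i-\nu)u_i .\tag{2}$$
There is a tension. We want $i-\nu$ very small for $i=n_k$; but read upward, (2) multiplies $u_i$ by $i-\nu$, and if these factors become too small, then $L$ might acquire a kernel in $K\{t\}$. What saves us is that below $n_k$ the number $\nu$ looks like $n_k$: the factors with $i<n_k$ have the same size as $n_k-i$, so their product is no smaller than $n_k!$. The one dangerous factor $n_k-\nu$ has not yet entered at index $n_k$ or $n_k+1$.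

## 5. Proof of Theorem A

Since $K$ is complete of characteristic $0$ with $|p|<1$, we have $\mathbb Q_p\subset K$, and $|x|=|p|^{v(x)}$ on $\mathbb Q_p$, where $v$ is the $p$-adic valuation.

**Step 1. The exponent $\nu$.** The purpose is to make $\nu$ close to a sequence of integers. Put $m_0=2$, $n_k=\sum_{l\le k}p^{m_l}$, $m_{k+1}=n_k$, and $\nu=\sum_{l\ge0}p^{m_l}\in\mathbb Z_p$. The $m_k$ increase strictly since $n_k\ge p^{m_k}>m_k$. From the base-$p$ expansions,
$$v(\nu-n_k)=m_{k+1},\qquad n_k<p^{m_k+1}\le p^{m_{k+1}},\qquad n_{k+1}=n_k+p^{m_{k+1}}>2n_k .$$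
Consequently
$$|i-\nu|=|i-n_k|\qquad\text{for all integers }0\le i<n_k .\tag{3}$$
Indeed $0<n_k-i<p^{m_{k+1}}$ gives $v(n_k-i)<m_{k+1}=v(\nu-n_k)$.

For $p=2$ the sequence starts with $m_0=2$, $n_0=4$, $m_1=4$, $n_1=20$, $m_2=20$, $n_2=20+2^{20}$.

**Step 2. $L$ is injective on $K\{t\}$.** The purpose is to have only one horizontal section in the end. Let $Lu=0$ with $u\in K\{t\}$, and let $\varepsilon\in\{0,1\}$. For $N\equiv\varepsilon\pmod 2$, solving (2) upward from index $\varepsilon$ gives
$$u_N=u_\varepsilon\,\lambda^{(N-\varepsilon)/2}\,\frac1{N!}\prod_{\substack{0\le j<N\\ j\equiv\varepsilon\,(2)}}(j-\nu),$$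
since the product of the $(j+2)(j+1)$ over $j=\varepsilon,\varepsilon+2,\dots,N-2$ is $N!$. For each $k$ take the $N\in\{n_k,n_k+1\}$ with $N\equiv\varepsilon$. All $j$ in the product satisfy $j\le N-2<n_k$. By (3) the product has absolute value $\prod|n_k-j|$, over distinct integers $n_k-j$ in $[1,n_k]$. So it is at least $|n_k!|\ge|p|^{n_k}\ge|p|^N$, where we used $v(n!)\le n$. Also $|1/N!|\ge1$ and $|\lambda|^{(N-\varepsilon)/2}=|p|^{-2(N-\varepsilon)}\ge|p|^{-2(N-1)}$. Altogether
$$|u_N|\ge|u_\varepsilon|\,|p|^{-2N+2+N}=|u_\varepsilon|\,|p|^{2-N}$$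
for infinitely many $N$. If $u_\varepsilon\ne0$, then $|u_N|\rho^N$ is unbounded for $|p|<\rho<1$, which contradicts $u\in K\{t\}$. So $u_0=u_1=0$, and then $u=0$ by (2).

**Step 3. Polynomials $P_k$ that $L$ nearly kills.** These replace the monomials $t^{n_k}$ of the Euler operator. Put $n=n_k$ and run (2) downward from $t^n$: let $P_k=\sum_{0\le j\le n/2}\pi_jt^{n-2j}$ with $\pi_0=1$ and
$$\pi_j=\prod_{i=1}^j\frac{(n-2i+2)(n-2i+1)}{\lambda(n-2i-\nu)} .$$
By (3), $|n-2i-\nu|=|2i|\ne0$, so this makes sense. The coefficient of $t^{n-2j}$ in $LP_k$ for $1\le j\le n/2$ is $(n-2j+2)(n-2j+1)\pi_{j-1}-\lambda(n-2j-\nu)\pi_j=0$. The last term of $P_k$ has degree $0$ or $1$, and its second derivative is $0$, so nothing is left over below. Only the coefficient of $t^n$ remains: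
$$LP_k=\lambda(\nu-n_k)\,t^{n_k}.$$
The correction terms are small:
$$|\pi_j|=|\lambda|^{-j}\left|\frac{n!}{(n-2j)!\,2^jj!}\right|=|p|^{4j}\left|\binom n{2j}\frac{(2j)!}{2^jj!}\right|\le|p|^{4j},\tag{4}$$
since $(2j)!/(2^jj!)=1\cdot3\cdots(2j-1)$ is an integer.

A check for $p=2$, $k=0$: $P_0=t^4+\pi_1t^2+\pi_2$ with $\pi_1=192/(2-\nu)$ and $\pi_2=-32\pi_1/\nu$. As $v(2-\nu)=1$ and $v(\nu)=2$, we get $v(\pi_1)=5\ge4$ and $v(\pi_2)=5+5-2=8$. The constant coefficient of $LP_0$ is $2\pi_1+\lambda\nu\pi_2=2\pi_1-2\pi_1=0$.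

**Step 4. The functions $f$ and $g$.** The purpose is to add up the $P_k$ with coefficients that grow faster than $\omega$, but subexponentially. Choose integers $0\le r_k\le n_k/2$ with
$$r_k/n_k\to0\qquad\text{and}\qquad\sup_k|p|^{-r_k}/\omega(n_k)=\infty .$$
This is possible: for large $k$ let $r_k$ be the least nonnegative integer with $|p|^{-r_k}\ge k\,\omega(n_k)$. Then $r_k\le1+\log(k\,\omega(n_k))/\log(1/|p|)$, and $r_k/n_k\to0$ because $(\log k)/n_k\to0$ and $\omega(i)^{1/i}\to1$. So $r_k\le n_k/2$ for large $k$; for the other $k$ put $r_k=0$. Now let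
$$b_k=p^{-r_k},\qquad f=\sum_kb_kP_k,\qquad g=Lf .$$

First, $f\in K\{t\}$. For $|p|^2<\rho<1$, (4) gives $|\pi_j|\rho^{n-2j}\le(|p|^4\rho^{-2})^j\rho^n\le\rho^n$ with $n=n_k$. So $|b_kP_k|_\rho\le|p|^{-r_k}\rho^{n_k}$, which tends to $0$ since $r_k/n_k\to0$. Hence the sum converges for $|\cdot|_\rho$, for all $\rho<1$ close to $1$.

Second, $g\in K[\![t]\!]_0$. By (2) each coefficient of $Lf$ involves only two coefficients of $f$, so $L$ may be applied term by term, and $g=\sum_kb_k\lambda(\nu-n_k)t^{n_k}$. Here $|b_k(\nu-n_k)|=|p|^{m_{k+1}-r_k}\le1$, since $r_k\le n_k=m_{k+1}$. So the coefficients of $g$ are bounded by $|\lambda|$.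

Third, $|f_{n_k}|=|p|^{-r_k}$. To the coefficient of $t^{n_k}$, the term $b_kP_k$ contributes $b_k$, and $|b_k|\ge1$. Terms with $l<k$ contribute $0$, because $\deg P_l=n_l<n_k$. A term with $l>k$ contributes $0$ or $b_l\pi_j$ with $2j=n_l-n_k$, and by (4)
$$|b_l\pi_j|\le|p|^{-r_l}|p|^{2(n_l-n_k)}\le|p|^{\frac32n_l-2n_k}\le|p|^{n_k}<1,$$
because $r_l\le n_l/2$ and $n_l\ge2n_k$. So $b_k$ dominates. Hence $\sup_i|f_i|/\omega(i)\ge\sup_k|p|^{-r_k}/\omega(n_k)=\infty$.

**Step 5. The module.** It remains to write $Lu=hg$, $h'=0$, as a differential module. Let $M$ be free on $e_0,e_1,e_2$ with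
$$De_0=-g\,e_2,\qquad De_1=\lambda\nu\,e_2,\qquad De_2=-e_1-\lambda t\,e_2 .$$
All coefficients are in $K[\![t]\!]_0$. For $x=he_0+ue_1+qe_2$,
$$Dx=h'e_0+(u'-q)e_1+(q'-\lambda tq+\lambda\nu u-hg)e_2 .$$
So $Dx=0$ over $K\{t\}$ if and only if $h\in K$, $q=u'$ and $Lu=hg$. If $h=0$, then $u=0$ by Step 2 and $q=0$. So $x\mapsto h$ is injective on $H^0(M\otimes K\{t\})$, and $e_0+fe_1+f'e_2$ maps to $1$. Therefore $\delta=1$ and
$$H^0(M\otimes K\{t\})=K\cdot(e_0+fe_1+f'e_2),\qquad\sup_i|f_i|/\omega(i)=\infty .$$

Now take $\omega(i)=e^{\sqrt i}$, which is allowed since $\omega(i)^{1/i}=e^{1/\sqrt i}\to1$. For every $\sigma\ge0$ we have $(i+1)^\sigma=O(e^{\sqrt i})$, so $f\notin K[\![t]\!]_\sigma$. A section $c(e_0+fe_1+f'e_2)$ in $M\otimes K[\![t]\!]_\sigma$ must have $cf\in K[\![t]\!]_\sigma$, so $c=0$. Hence $H^0(M\otimes K[\![t]\!]_\sigma)=0$ for all $\sigma\ge0$, and for $\sigma=\delta-1=0$ this contradicts the conjecture. This proves Theorem A. $\square$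

## 6. Every rank $n\ge\delta+2$: proof of Theorem B

Let $M_3$ be the module of Theorem A for $\omega(i)=e^{\sqrt i}$, and recall $\mathbf 1$ and $Q_1$ from Section 2. Put
$$M=M_3\oplus\mathbf 1^{\delta-1}\oplus Q_1^{\,n-\delta-2}.$$
The rank is $3+(\delta-1)+(n-\delta-2)=n$. Over $K\{t\}$ the three parts have $1$, $\delta-1$ and $0$ independent horizontal sections, so the total is $\delta$. Over $K[\![t]\!]_\sigma$ they have $0$, $\delta-1$ and $0$, so the total is $\delta-1$, for every $\sigma\ge0$. $\square$

## 7. At most one missing solution: the inclusion in Theorem C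

Let $K$ be discretely valued with $|p|=p^{-1}$, uniformizer $\pi$ and valuation ring $\mathfrak o$. Then $K[\![t]\!]_0=\mathfrak o[\![t]\!][1/\pi]$. The ring $\mathfrak o[\![t]\!]$ is a two-dimensional regular local ring, hence a UFD. Its only prime of height $2$ is $(\pi,t)$, which disappears when $\pi$ is inverted. So $K[\![t]\!]_0$ is a UFD of dimension $1$, that is, a PID, and $M$ is free. If $n=\delta$, then Proposition 4 gives the assertion of Theorem C. From now on $n=\delta+1$.

Put $m=\delta=n-1\ge1$, let $v_1,\dots,v_m$ be a basis of $V=H^0(M\otimes K\{t\})$, let $a=\operatorname{tr}N$, and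
$$w(z)=\det(v_1,\dots,v_m,z)=\sum_iw_iz_i,\qquad w_i\in K\{t\}.$$
Up to sign, $w_i$ is the minor of $(v_1,\dots,v_m)$ with row $i$ removed. The form $w$ is not zero, because the $v_j(0)$ are linearly independent. It vanishes on $V$, and it is compatible with $D$:
$$w(Dz)=w(z)'+a\,w(z).\tag{5}$$
To see this, differentiate the determinant and use $v_j'=-Nv_j$. This gives $w(z)'=-\sum_j\det(\dots,Nv_j,\dots,z)+\det(v_1,\dots,v_m,z')$. By the trace identity $\sum_j\det(\dots,Nv_j,\dots,z)+\det(v_1,\dots,v_m,Nz)=a\,w(z)$, this equals $-a\,w(z)+w(Nz)+w(z')=-a\,w(z)+w(Dz)$.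

Now suppose that we knew that the $w_i$ are bounded. Then $S=\ker(w|M)$ would be a differential module over $K[\![t]\!]_0$ of rank $\delta$ whose sections over $K\{t\}$ include all of $V$, and Proposition 4 would apply to $S$. A priori the $w_i$ only converge, and they are built from the unknown $v_j$. So the task is to bound $|w|_\rho$ as $\rho\to1$.

The idea is to compare rates of growth. On the span of $V$, the operators $\frac1{s!}D^s$ grow at most like a power of $s$, by Lemma 3. Transversally to $V$, they must grow exponentially, since otherwise the missing solution would converge. We shall find, near the boundary, a vector $x$ with $w(x)=1$ and $Dx=ax$, on which this exponential growth is visible. The shortest vectors with $w=1$ have length $|w|_\rho^{-1}$: if $w(z)=1$ then $|z|_\rho\ge|w|_\rho^{-1}$, and $w_i^{-1}e_i$ attains this when $|w_i|_\rho=|w|_\rho$. The two growth rates will force $x$ to be almost shortest. Thus $|w|_\rho$ is comparable to $1/|x|_\rho$, and convexity gives a bound. In the example $M=\mathbf 1\oplus Q_1$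 with basis $e_0,e_1$ one has $V=Ke_0$, $w(z)=z_1$, $a=p^{-1}$ and $x=e_1$.

**Step 0. The $w_i$ have no common zero in $|t|<1$.** This lets us solve $w(x)=\text{given function}$. Suppose $t_0$ is a common zero in a finite extension $K'$ of $K$, $|t_0|<1$. Then $v_1(t_0),\dots,v_m(t_0)$ are dependent, so some $y=\sum c_jv_j$ with $(c_j)\in K'^m\setminus0$ vanishes at $t_0$. Since $j!\,\partial_jy=R_jy$, all $\partial_jy(t_0)$ vanish. By Taylor expansion at $t_0$ (the open unit disc around $t_0$ contains $0$), $y(0)=\sum_j\partial_jy(t_0)(-t_0)^j=0$. But the $v_j(0)\in K^n$ are independent over $K$, hence over $K'$, so $y(0)\ne0$, a contradiction.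

Let $\mathcal A$ be the affinoid algebra of a closed disc $|t|\le\beta$ or a closed annulus $\alpha'\le|t|\le\beta'$ inside $|t|<1$, with radii in $p^{\mathbb Q}$. It is an integral domain. By the Nullstellensatz for affinoid algebras, its maximal ideals come from points $t_0$ of the disc or annulus in finite extensions of $K$. So the $w_i$ generate the unit ideal of $\mathcal A$, and we get two facts:
$$w:\mathcal A^n\to\mathcal A\ \text{ is onto,}\qquad\ker(w|\mathcal A^n)=\bigoplus_j\mathcal Av_j .\tag{6}$$
For the second: if $w(z)=0$, then $z=\sum f_jv_j$ with $f_j\in\operatorname{Frac}\mathcal A$, as the $v_j$ are independent over this field. Remove row $i$ from this system and use Cramer's rule: $w_if_j\in\mathcal A$ for every $i$. Writing $1=\sum_ia_iw_i$ with $a_i\in\mathcal A$, we get $f_j=\sum_ia_iw_if_j\in\mathcal A$.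

**Step 1. Exponential growth in the missing direction.** Let
$$a_s^\pm=\frac1{s!}\Big(\frac d{dt}\pm a\Big)^s(1)\in K[\![t]\!]_0 .$$
We claim that $\limsup_s|a_s^\pm|_1^{1/s}>1$ for both signs.

Suppose that this fails for one sign. For every $\rho<1$, $|t^sa_s^\pm|_\rho\le\rho^s|a_s^\pm|_1\to0$, so $h_\pm=\sum_s(-t)^sa_s^\pm$ converges in $K\{t\}$. From $(a_s^\pm)'=(s+1)a_{s+1}^\pm\mp a\,a_s^\pm$ we get
$$h_\pm'=-\sum_ss(-t)^{s-1}a_s^\pm+\sum_s(s+1)(-t)^sa_{s+1}^\pm\mp a\,h_\pm=\mp a\,h_\pm ,$$
since the two sums cancel. Also $h_\pm(0)=1$. If $h_\pm$ had a zero $t_0$ in the disc, then by the differential equation all its derivatives would vanish at $t_0$, and Taylor expansion would give $h_\pm(0)=0$. So $h_\pm$ has no zero. By the Nullstellensatz it is a unit on every closed disc with radius $\beta<1$ in $p^{\mathbb Q}$; its inverse there is the formal inverse power series. So $h_\pm$ is invertible in $K\{t\}$. Put $h=h_+$ or $h=h_-^{-1}$ according to the sign. In either case $h\in K\{t\}$, $h'=-ah$, $h(0)=1$.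

Now we build the missing solution. On a disc $|t|\le\beta$ choose $x_0$ with $w(x_0)=h$, by (6). By (5), $w(Dx_0)=h'+ah=0$, so $Dx_0=\sum g_jv_j$ with $g_j$ analytic on the disc. For $\beta'<\beta$, $g_j$ has a primitive $G_j$ convergent on $|t|\le\beta'$, since integration divides by integers $i+1$ with $|i+1|^{-1}\le i+1$. Then $x=x_0-\sum G_jv_j$ is horizontal, because $D(G_jv_j)=g_jv_j$, and $w(x)=h\ne0$, so $x\notin V$. The formal horizontal sections form an $n$-dimensional space, so they are $V\oplus Kv_n$ for some $v_n$. As $x$ is one of them and is not in $V$, we have $v_n\in Kx+V$. Thus $v_n$ converges on $|t|\le\beta'$. As $\beta<1$ in $p^{\mathbb Q}$ and $\beta'<\beta$ are arbitrary, $v_n\in K\{t\}^n$ and $\dim H^0(M\otimes K\{t\})=n$, a contradiction. This proves the claim.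

**Step 2. Near the boundary, $\frac d{dt}-a$ is bijective.** This will let us correct an approximate $x$. For a closed annulus $I=[\alpha',\beta']$ of radii, let $\mathcal O(I)$ be the ring of Laurent series converging on it. It is a Banach space for $\max(|\cdot|_{\alpha'},|\cdot|_{\beta'})$, and this norm is at least $|\cdot|_\rho$ for all $\rho\in I$. We show that there is $\alpha\in(0,1)$ such that $\frac d{dt}-a$ is bijective on $\mathcal O(I)$ for every $I\subset(\alpha,1)$.

By Step 1 there is a least $s$ with $|a_s^-|_1>1$. Since $a_0^-=1$, we have $s\ge1$, and $|a_j^-|_1\le1$ for $j<s$. Put $b=a_s^-=\sum b_it^i$. Since $K$ is discretely valued, $\max_i|b_i|=|b|_1$ is attained; let $i_0$ be the least index attaining it. For $\rho<1$ close to $1$ we have $|b_i|\rho^i<|b_{i_0}|\rho^{i_0}$ for all $i\ne i_0$. For $i>i_0$ this is automatic; and there are only finitely many $i<i_0$, all with $|b_i|<|b_{i_0}|$. So there is $\alpha$ such that for $\rho\in(\alpha,1)$ we can write $b=b_{i_0}t^{i_0}(1+\epsilon)$ with $|\epsilon|_\rho<1$;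 hence $b$ is a unit in every $\mathcal O(I)$, $I\subset(\alpha,1)$. Since $|b|_\rho\to|b|_1>1\ge|a_j^-|_1$, we may enlarge $\alpha$ so that $|a_j^-|_1\rho^{j-s}<|b|_\rho$ for $\rho\in(\alpha,1)$ and $j<s$.

The operator $\nabla=\frac d{dt}-a$ satisfies $\nabla(\phi\psi)=\phi'\psi+\phi\nabla\psi$. So $\nabla^s(\phi)=\nabla^s(\phi\cdot1)=\sum_j\binom sj\phi^{(s-j)}\nabla^j(1)$, that is,
$$\frac1{s!}\Big(\frac d{dt}-a\Big)^s=\sum_{j=0}^sa_j^-\,\partial_{s-j}=b\Big(1+\sum_{j<s}b^{-1}a_j^-\,\partial_{s-j}\Big).$$
By (1), for $\rho\in\{\alpha',\beta'\}$ the sum over $j<s$ has operator norm at most $\max_j|b|_\rho^{-1}|a_j^-|_1\rho^{j-s}<1$ for $|\cdot|_\rho$. So it has norm $<1$ on $\mathcal O(I)$, and the bracket is invertible by a Neumann series. Hence $\nabla^s$ is bijective on $\mathcal O(I)$, and since $s\ge1$, so is $\nabla$.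

**Step 3. The vector $x$.** There is a unique $x$ with coordinates analytic on $\alpha<|t|<1$ such that $Dx=ax$ and $w(x)=1$. On $I\subset(\alpha,1)$ with ends in $p^{\mathbb Q}$, choose $x_0$ with $w(x_0)=1$, by (6). By (5), $w(Dx_0-ax_0)=1'+a-a=0$, so $Dx_0-ax_0=\sum g_jv_j$ with $g_j\in\mathcal O(I)$. By Step 2 there are $f_j\in\mathcal O(I)$ with $f_j'-af_j=g_j$. Put $x=x_0-\sum f_jv_j$. Then $Dx-ax=\sum g_jv_j-\sum(f_j'-af_j)v_j=0$ and $w(x)=1$. The difference of two solutions on $I$ is $\sum f_jv_j$ with $f_j'-af_j=0$, so $f_j=0$ by Step 2. By this uniqueness the solutions on the various $I$ agree on overlaps and glue.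

**Step 4. $|w|_\rho|x|_\rho$ is bounded as $\rho\to1$.** This is where the two growth rates meet. Let $T_s=\frac1{s!}D^s$, let $F_A$ be the fraction field of the ring of analytic functions on $\alpha<|t|<1$, and put $C'=\max(C,1/\alpha)\ge1$. We need three facts, for $\rho\in(\alpha,1)$.

The crude bound: since $|Dz|_\rho\le\max(\rho^{-1},C)|z|_\rho\le C'|z|_\rho$, we have $|T_sz|_\rho\le\frac{C'^s}{|s!|}|z|_\rho$ for all $z\in F_A^n$.

The action on $x$: since $D(\phi x)=(\phi'+a\phi)x$, we have $T_sx=a_s^+x$.

The action on $\ker w$: if $z\in F_A^n$ and $w(z)=0$, then $z=\sum f_jv_j$ with $f_j\in F_A$, and $T_sz=\sum_j(\partial_sf_j)v_j$. We cannot estimate the $f_j$ separately; we have to return to $z$ itself. For this we use the identity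
$$(\partial_s\phi)\,v=\sum_{k=0}^s(-1)^k\,\partial_{s-k}(\phi\,\partial_kv).$$
To prove it, expand $\partial_{s-k}(\phi\,\partial_kv)=\sum_l\binom{k+l}k\,\partial_{s-k-l}\phi\;\partial_{k+l}v$. The coefficient of $\partial_{s-r}\phi\,\partial_rv$ on the right side is $\sum_{k\le r}(-1)^k\binom rk$, which is $1$ for $r=0$ and $0$ for $r\ge1$. Now apply it to each $f_jv_j$, and use $\partial_kv_j=H_kv_j$ from Lemma 3:
$$T_sz=\sum_{k=0}^s(-1)^k\,\partial_{s-k}\Big(\sum_jf_jH_kv_j\Big)=\sum_{k=0}^s(-1)^k\,\partial_{s-k}(H_kz).$$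
By (1) and Lemma 3, since $c_m$ is nondecreasing,
$$|T_sz|_\rho\le C_2\,c_m(s)\,\rho^{-s}|z|_\rho\qquad\text{if }w(z)=0 .\tag{7}$$

By Step 1, fix $s\ge1$ with $|a_s^+|_1>C_2s^{m-1}$: exponential growth along a subsequence beats a power. Then there is $\alpha_0\in(\alpha,1)$ with $|a_s^+|_\rho>C_2s^{m-1}\rho^{-s}$ for all $\rho\in[\alpha_0,1)$. Put $C_3=C'^s/|s!|\ge1$. We claim
$$|w|_\rho\,|x|_\rho\le C_3\qquad\text{for }\rho\in[\alpha_0,1).\tag{8}$$
If $|w|_\rho|x|_\rho\le1$, this is clear. Otherwise choose $i$ with $|w_i|_\rho=|w|_\rho$ and put $z=x-w_i^{-1}e_i$. Then $w(z)=0$ and $|x-z|_\rho=|w|_\rho^{-1}<|x|_\rho$, so $|z|_\rho=|x|_\rho$. Split $T_sx=T_sz+T_s(x-z)$, use (7) for the first part and the crude bound for the second: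
$$|a_s^+|_\rho|x|_\rho=|T_sx|_\rho\le\max\left(C_2s^{m-1}\rho^{-s}|x|_\rho,\ C_3|w|_\rho^{-1}\right).$$
The first entry is smaller than the left side. So $|a_s^+|_\rho|x|_\rho\le C_3|w|_\rho^{-1}$, and (8) follows since $|a_s^+|_\rho>C_2s^{m-1}\rho^{-s}\ge1$.

**Step 5. The $w_i$ are bounded.** By (8) it suffices to keep $|x|_\rho$ away from $0$. As a function of $r=\log\rho\in[\log\alpha_0,0)$, $\log|x|_\rho$ is a supremum of affine functions $\log|x_{i,l}|+lr$, where the $x_{i,l}$ are the nonzero Laurent coefficients of the coordinates of $x$. So it is convex and finite, and $-\log|x|_\rho$ is concave. A concave function on a bounded interval lies below a supporting line, so it is bounded above. By (8), $\log|w|_\rho\le\log C_3-\log|x|_\rho$ is bounded above as $\rho\to1$. If $|w|_\rho\le B$ for $\rho$ close to $1$, then each coefficient $w_{i,l}$ of $w_i$ satisfies $|w_{i,l}|\le B\rho^{-l}$; let $\rho\to1$. So $w_i\in K[\![t]\!]_0$.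

**Step 6. Reduction to a full set of solutions.** Now $w:M\to K[\![t]\!]_0$ is $K[\![t]\!]_0$-linear, and by (5) $S=\ker w$ is stable under $D$. Since $K[\![t]\!]_0$ is a PID and $M/S\cong w(M)$ is a nonzero ideal, hence free of rank $1$, $S$ is a free direct summand of $M$ of rank $n-1=\delta$. Write $w(M)=(d)$. The split sequence $0\to S\to M\to(d)\to0$ stays exact over $K\{t\}$, and $(d)\otimes K\{t\}\to K\{t\}$ is injective, because $K\{t\}$ is a domain. So $S\otimes K\{t\}=\ker(w|M\otimes K\{t\})\supset V$. Thus $V\subset H^0(S\otimes K\{t\})$, and the latter has dimension at most $\operatorname{rank}S=\delta=\dim V$. So they are equal, and Proposition 4 applied to $S$ gives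
$$V\subset S\otimes K[\![t]\!]_{\delta-1}\subset M\otimes K[\![t]\!]_{\delta-1}.$$
This proves the first assertion of Theorem C. $\square$

That $K$ is discretely valued was used in two places: to have a PID, in the freeness of $M$ and in Step 6, and to have the maximum $|b|_1$ attained in Step 2. That exactly one solution is missing was used from the beginning: it makes the equation transversal to $V$ scalar, with the single coefficient $a$.

## 8. Powers of the logarithm show that the exponent $\delta-1$ is optimal

It remains to prove that $\delta-1$ cannot be lowered in Theorem C. Keep $|p|=p^{-1}$ and let $\ell=\log(1+t)$. Let $S_\delta$ be free on $e_0,\dots,e_{\delta-1}$ with $De_j=-(1+t)^{-1}e_{j+1}$, where $e_\delta=0$. The coefficients of $(1+t)^{-1}$ are $\pm1$, so this is a differential module over $K[\![t]\!]_0$. For $0\le k<\delta$ the vector $\sum_j\frac{\ell^j}{j!}e_{j+k}$ (with $e_i=0$ for $i\ge\delta$) is horizontal: the derivative of $\frac{\ell^{j+1}}{(j+1)!}$ is $\frac{\ell^j}{j!}(1+t)^{-1}$, and this cancels against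 $\frac{\ell^j}{j!}De_{j+k}$. These $\delta$ sections are independent, so $\dim H^0(S_\delta\otimes K\{t\})=\delta$. The section with $k=0$ has the coordinate $\ell^{\delta-1}/(\delta-1)!$.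

Suppose that $\ell^{\delta-1}\in K[\![t]\!]_\sigma$ with $\sigma\ge0$. As the Gauss norm is multiplicative,
$$|\ell|_\rho^{\delta-1}=|\ell^{\delta-1}|_\rho=O\Big(\sup_i\,(i+1)^\sigma\rho^i\Big)=O\big((1-\rho)^{-\sigma}\big)\qquad(\rho\to1).$$
The last estimate is clear for $\sigma=0$. For $\sigma>0$, the function $X^\sigma\rho^{X-1}$ of $X>0$ has its maximum at $X=\sigma/\log(1/\rho)$, with value $\rho^{-1}(\sigma/(e\log(1/\rho)))^\sigma$, and $\log(1/\rho)\ge1-\rho$. On the other hand, for $\rho=1-p^{-h}$ with $h\ge1$ the term of index $p^h$ gives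
$$|\ell|_\rho\ge p^h\rho^{p^h}=p^h(1-p^{-h})^{p^h}\ge\tfrac14p^h,$$
because $(1-1/X)^X$ increases with $X$ and equals $\frac14$ at $X=2$. So $4^{-(\delta-1)}p^{h(\delta-1)}=O(p^{h\sigma})$ as $h\to\infty$, and $\sigma\ge\delta-1$.

Thus for $\sigma<\delta-1$ the module $S_\delta$, with $n=\delta$, has a horizontal section over $K\{t\}$ that is not in $S_\delta\otimes K[\![t]\!]_\sigma$. The module $S_\delta\oplus Q_1$ has the same horizontal sections over $K\{t\}$, because $H^0(Q_1\otimes K\{t\})=0$; it has $n=\delta+1$. This completes the proof of Theorem C. $\square$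

The Corollary follows: for $n\le\delta+1$ the conjecture holds by Theorem C, and for $n\ge\delta+2$ Theorem B gives a module for which $H^0(M\otimes K[\![t]\!]_\sigma)\ne H^0(M\otimes K\{t\})$ for every $\sigma\ge0$.
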